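\title{The sharp trace bound for convex mappings of the unit ball in $\mathbb{C}^n$}

\begin{abstract}
Let $f(z)=z+B(z,z)+\cdots$ be a normalized biholomorphic mapping of the unit ball of $\mathbb{C}^n$, $n\ge 2$, onto a convex domain. We prove that $|\operatorname{tr}B(x,\cdot)|\le\sqrt{(n^2+1)/2}$ for every unit vector $x$ and that this bound is attained. This determines the constant in the distortion estimate for the Jacobian determinant of convex mappings. The proof moves the base point along a straight line in the image, turns convexity into a pair of Riccati-type differential inequalities for second-order coefficients, and compares them with a moving line. The extremal mapping is explicit.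
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\mathbb{B}^n=\{z\in\mathbb{C}^n:|z|<1\}$, $n\ge2$, let $\langle x,y\rangle=\sum_i x_i\bar y_i$, and let $e_1,\dots,e_n$ be the standard basis; vectors are columns. A holomorphic mapping $f:\mathbb{B}^n\to\mathbb{C}^n$ is \emph{normalized} if $f(0)=0$ and $Df(0)=I$, and it is a \emph{biholomorphic convex mapping} if it is biholomorphic onto its image and $f(\mathbb{B}^n)$ is convex. We write $\mathcal{S}_0$ for the family of normalized biholomorphic convex mappings. Expand $f\in\mathcal{S}_0$ as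
\[
f(z)=z+B(z,z)+T(z,z,z)+O(|z|^4)
\]
with $B$ and $T$ symmetric multilinear, and put $a^i_{jk}=\langle B(e_j,e_k),e_i\rangle$, so that $f_i(z)=z_i+\sum_{j,k}a^i_{jk}z_jz_k+\cdots$ with $a^i_{jk}=a^i_{kj}$. The problem is to find the exact value of
\[
C(\mathcal{S}_0)=\sup\Big\{\Big|\sum_{i=1}^n a^i_{ij}\Big| : 1\le j\le n,\ f\in\mathcal{S}_0\Big\}.
\]

The sum is a trace. Let $\lambda(x)=\operatorname{tr}\big(y\mapsto B(x,y)\big)$ and $\lambda_j=\lambda(e_j)=\sum_i a^i_{ij}$. Since $Df(z)=I+2B(z,\cdot)+O(|z|^2)$,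
\begin{equation}\label{eq:det}
\det Df(z)=1+2\lambda(z)+O(|z|^2),
\end{equation}
so $C(\mathcal{S}_0)$ measures how fast the Jacobian determinant can change at the origin. The origin is not special. For $f\in\mathcal{S}_0$ and an automorphism $\varphi$ of $\mathbb{B}^n$, the \emph{Koebe transform}
\[
F_\varphi=D(f\circ\varphi)(0)^{-1}\big(f\circ\varphi-f(\varphi(0))\big)
\]
is normalized, and its image is an affine image of $f(\mathbb{B}^n)$; hence $F_\varphi\in\mathcal{S}_0$. One says that $\mathcal{S}_0$ is a \emph{linear-invariant family}. A bound for $\lambda$ therefore controls the logarithmic derivative of $\det Df$ at every point, which is why $C(\mathcal{S}_0)$ is the constant in the distortion theorem for the Jacobian determinant (Corollary~\ref{cor:distortion}).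

What should one guess? For $n=1$ the same definition gives the supremum of the second coefficient of a convex function of the disc. It equals $1$: the bound is Lemma~\ref{lem:quadratic} below, and $z/(1-z)$ attains it. The direct analogue in $\mathbb{B}^n$ is $f(z)=z/(1-z_1)$. Write $z=(z_1,\tilde z)$ with $\tilde z\in\mathbb{C}^{n-1}$. The inverse map is $w\mapsto w/(1+w_1)$, so the image is $\{|w|<|1+w_1|\}=\{|\tilde w|^2<1+2\operatorname{Re}w_1\}$, which is convex. Here $B(z,z)=z_1z$, so $a^1_{11}=1$, $a^j_{1j}=\frac12$ for $j\ge2$, and $\lambda_1=\frac{n+1}2$. In the other direction, $|a^1_{11}|\le1$ and $|a^j_{1j}|\le1/\sqrt2$ for all $f\in\mathcal{S}_0$ (Lemmas~\ref{lem:quadratic} and~\ref{lem:three}). Together these give the known bounds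
\begin{equation}\label{eq:known}
\frac{n+1}2\le C(\mathcal{S}_0)\le 1+\frac{\sqrt2\,(n-1)}2 .
\end{equation}
Barnard, FitzGerald and Gong conjectured that $C(\mathcal{S}_0)=\frac{n+1}2$; Pfaltzgraff and Suffridge gave a counterexample showing that this conjecture is false. The exact value is as follows.

\begin{theorem}\label{thm:main}
For every $f\in\mathcal{S}_0$ and every unit vector $x$, $|\lambda(x)|\le\sqrt{(n^2+1)/2}$. Some $f\in\mathcal{S}_0$ has $|\lambda_1|=\sqrt{(n^2+1)/2}$. Hence
\[
C(\mathcal{S}_0)=\sqrt{\frac{n^2+1}2},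
\]
and the supremum is attained.
\end{theorem}

Both inequalities in \eqref{eq:known} are strict, because $\frac{n^2+1}2-\frac{(n+1)^2}4=\frac{(n-1)^2}4$ and $\big(1+\frac{n-1}{\sqrt2}\big)^2-\frac{n^2+1}2=(\sqrt2-1)(n-1)$. Theorem~\ref{thm:main} comes from the case $\theta=1$ of a weighted estimate.

\begin{theorem}\label{thm:weighted}
For $0\le\theta\le1$ and $f\in\mathcal{S}_0$,
\[
\Big|\theta a^1_{11}+\sum_{j=2}^n a^j_{1j}\Big|\le\tfrac12\sqrt{(n-1)^2+(n-1+2\theta)^2},
\]
and for each $\theta$ equality holds for some $f\in\mathcal{S}_0$.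
\end{theorem}

The weight is part of the method. The case $\theta=0$ is the elementary bound $(n-1)/\sqrt2$, and the proof reaches it from the case $\theta=1$ by letting $\theta$ decrease while $f$ moves through its Koebe transforms.

\begin{corollary}\label{cor:distortion}
Let $C=\sqrt{(n^2+1)/2}$, $f\in\mathcal{S}_0$ and $|z|=r<1$. Then
\[
\frac{(1-r)^{C-\frac{n+1}2}}{(1+r)^{C+\frac{n+1}2}}\le|\det Df(z)|\le\frac{(1+r)^{C-\frac{n+1}2}}{(1-r)^{C+\frac{n+1}2}},
\]
and $C$ is the smallest constant for which these bounds hold for all $f\in\mathcal{S}_0$ and $z\in\mathbb{B}^n$.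
\end{corollary}

Section~\ref{sec:model} carries out the whole argument by hand for mappings of the form $(g(z_1),k(z_1)\tilde z)$; this produces the extremal mapping and the comparison lemma. Sections~\ref{sec:third} and~\ref{sec:flow} obtain the same differential inequalities for an arbitrary $f\in\mathcal{S}_0$.

\section{Automorphisms, and convexity to second order}\label{sec:prelim}

\subsection*{Automorphisms as matrices}
Let $H=\operatorname{diag}(I_n,-1)$ and let $U(n,1)$ be the group of $(n+1)\times(n+1)$ complex matrices $G$ with $G^*HG=H$. For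
\[
G=\begin{pmatrix}P&q\\ \ell&\delta\end{pmatrix}\in U(n,1)\qquad\text{put}\qquad\varphi_G(z)=\frac{Pz+q}{\ell z+\delta}.
\]
Applying $G$ to the column $(z,1)$ gives $|Pz+q|^2-|\ell z+\delta|^2=|z|^2-1$. So for $z\in\mathbb{B}^n$ the denominator does not vanish and $\varphi_G(z)\in\mathbb{B}^n$. Matrix multiplication gives $\varphi_{GG'}=\varphi_G\circ\varphi_{G'}$, so each $\varphi_G$ is an automorphism. Two special cases occur repeatedly.

\emph{Unitary maps.} The Koebe transform by a unitary $Q$ is $Q^{-1}\circ f\circ Q$, with quadratic part $Q^{-1}B(Q\,\cdot,Q\,\cdot)$. Its value of $\lambda_1$ is $\lambda(Qe_1)$, since conjugation preserves the trace. For $Q=e^{i\gamma}I$ the form $B$ is multiplied by $e^{i\gamma}$.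

\emph{Translations along the real $z_1$-axis.} The matrices $G_t$ that act by $\left(\begin{smallmatrix}\cosh t&\sinh t\\ \sinh t&\cosh t\end{smallmatrix}\right)$ on the first and last coordinates and fix the others lie in $U(n,1)$ and satisfy $G_sG_t=G_{s+t}$. The corresponding automorphisms are
\begin{equation}\label{eq:psi}
\psi_t(z)=\Big(\frac{z_1+c}{1+cz_1},\ \frac{\sqrt{1-c^2}\,\tilde z}{1+cz_1}\Big),\qquad c=\tanh t .
\end{equation}

\subsection*{The convexity condition}
Apart from linear invariance, convexity enters the upper bound only through the next two lemmas. The first says that the images of the spheres $|z|=r$ bend the right way in every real tangent direction $v$. We use the Schwarz lemma for the ball: a holomorphic $w:\mathbb{B}^n\to\mathbb{B}^n$ with $w(0)=0$ satisfies $|w(z)|\le|z|$, as one sees by applying the one-variable lemma to $\zeta\mapsto\langle w(\zeta u),u'\rangle$ for unit vectors $u,u'$.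

\begin{lemma}\label{lem:convex}
If $f\in\mathcal{S}_0$, $z\in\mathbb{B}^n$ and $\operatorname{Re}\langle v,z\rangle=0$, then
\[
|v|^2\ge\operatorname{Re}\big\langle Df(z)^{-1}D^2f(z)(v,v),\,z\big\rangle .
\]
\end{lemma}

\begin{proof}
We first show that $f(r\mathbb{B}^n)$ is convex for $0<r<1$. Let $|x|\le|y|<r$ with $y\ne0$ (if $y=0$ then $x=0$ and there is nothing to prove), and let $s\in[0,1]$. The linear map $L=xy^*/|y|^2$ has norm at most $1$ and $Ly=x$. Since $f(\mathbb{B}^n)$ is convex, $w(z)=f^{-1}\big((1-s)f(z)+sf(Lz)\big)$ is a holomorphic map of $\mathbb{B}^n$ into itself, and $w(0)=0$. The Schwarz lemma gives $|w(y)|\le|y|<r$, that is, $(1-s)f(y)+sf(x)\in f(r\mathbb{B}^n)$.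

For $z=0$ the right side of the lemma vanishes. Let $|z|=r>0$ and pull back a line segment through $f(z)$: for small real $s$ put $\gamma(s)=f^{-1}\big(f(z)+sDf(z)v\big)=z+sv+\frac{s^2}2q+O(s^3)$. Differentiating $f(\gamma(s))=f(z)+sDf(z)v$ twice at $s=0$ gives $q=-Df(z)^{-1}D^2f(z)(v,v)$. Since $\operatorname{Re}\langle v,z\rangle=0$,
\[
|\gamma(s)|^2=r^2+s^2\big(|v|^2+\operatorname{Re}\langle q,z\rangle\big)+O(s^3).
\]
If the bracket were negative, then $\gamma(\pm s)\in r\mathbb{B}^n$ for small $s>0$, and the midpoint $f(z)$ of $f(\gamma(s))$ and $f(\gamma(-s))$ would lie in $f(r\mathbb{B}^n)$. As $f$ is injective, this contradicts $|z|=r$.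
\end{proof}

\begin{lemma}\label{lem:quadratic}
If $f\in\mathcal{S}_0$ and $|u|=1$, then $|B(u,u)|\le1$.
\end{lemma}

\begin{proof}
The map $w(z)=f^{-1}\big(\frac12(f(z)+f(-z))\big)$ sends $\mathbb{B}^n$ into $\mathbb{B}^n$, and $w(z)=B(z,z)+O(|z|^3)$. For a unit vector $u'$, the number $\langle B(u,u),u'\rangle$ is the coefficient of $\zeta^2$ in the function $\langle w(\zeta u),u'\rangle$, which is bounded by $1$ in the unit disc. By Cauchy's estimate it has modulus at most $1$.
\end{proof}

\section{The model case and the extremal mapping}\label{sec:model}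

In this section $f\in\mathcal{S}_0$ has the form $f(z)=(g(z_1),k(z_1)\tilde z)$ with real Taylor coefficients,
\[
g(\zeta)=\zeta+a\zeta^2+a_3\zeta^3+\cdots,\qquad k(\zeta)=1+2b\zeta+k_2\zeta^2+\cdots .
\]
Then $a^1_{11}=a$, $a^j_{1j}=b$ for $j\ge2$, and $\lambda_1=a+(n-1)b$. Nothing is lost by reading with $n=2$. The separate bounds on $a$ and $b$ confine $(a,b)$ to a rectangle, and the question is how close to the corner $(1,1/\sqrt2)$ it can come. The idea is that a point too close to the corner would be driven out of the rectangle when the base point moves.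

\subsection*{Two differential inequalities}
Let $F_t$ be the Koebe transform of $f$ by $\psi_t$, and let $\psi_{t,1}$ be the first component in \eqref{eq:psi}. The differential of $f\circ\psi_t$ at $0$ is diagonal, so $F_t=(g_t(z_1),k_t(z_1)\tilde z)$, where $g_t$ is an affine function of $g\circ\psi_{t,1}$ and $k_t$ is a constant multiple of $k(\psi_{t,1})/(1+cz_1)$. The coefficients stay real, and $g'$, $k$ have no zeros because $\det Df=g'k^{n-1}$. With $\psi_{t,1}'(0)=1-c^2$ and $\psi_{t,1}''(0)/\psi_{t,1}'(0)=-2c$, logarithmic differentiation of $g_t'$ and $k_t$ at $0$ gives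
\begin{equation}\label{eq:ab}
a(t)=\frac{1-c^2}2\,\frac{g''}{g'}(c)-c,\qquad b(t)=\frac12\Big[(1-c^2)\frac{k'}k(c)-c\Big].
\end{equation}
Since $g''/g'=2a+(6a_3-4a^2)\zeta+\cdots$ and $k'/k=2b+(2k_2-4b^2)\zeta+\cdots$, differentiation at $t=0$ yields
\begin{equation}\label{eq:modelflow}
\dot a=3a_3-2a^2-1,\qquad \dot b=k_2-2b^2-\tfrac12 .
\end{equation}
The Koebe transform of $F_t$ by $\psi_\epsilon$ is $F_{t+\epsilon}$, both being the normalized affine image of $f\circ\psi_{t+\epsilon}$. So \eqref{eq:modelflow} holds at every time, with the coefficients of $F_t$.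

The third-order coefficients $a_3$ and $k_2$ are bounded below by convexity. Lemma~\ref{lem:convex} with $z=\zeta e_1$, $v=i\zeta e_1$ says that $p(\zeta)=1+\zeta g''/g'=1+p_1\zeta+p_2\zeta^2+\cdots$ has nonnegative real part; here $p_1=2a$ and $p_2=6a_3-4a^2$. Multiply $\operatorname{Re}p(re^{i\vartheta})$ by the nonnegative weight $(\cos\vartheta-a)^2=\frac12+a^2-2a\cos\vartheta+\frac12\cos2\vartheta$, average over $\vartheta$, and let $r\to1$. The result is $0\le\frac12+a^2-ap_1+\frac14p_2$, that is, $3a_3-2a^2\ge2a^2-1$.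

For $k_2$ take $z=re_2$ and $v=v_1e_1+ise_2$ with $s$ real. The first two components of $D^2f(z)(v,v)$ are $2av_1^2$ and $2k_2rv_1^2+4isbv_1$, and the second component of $Df(z)^{-1}w$ is $w_2-2brw_1$. Lemma~\ref{lem:convex} gives, as $r\to1$,
\[
|v_1|^2+s^2\ge\operatorname{Re}\big[2(k_2-2ab)v_1^2+4isbv_1\big].
\]
The choices $(v_1,s)=(i,-2b)$ and $(v_1,s)=(1,0)$ give $2b^2-\frac12\le k_2-2ab\le\frac12$. Inserting these estimates in \eqref{eq:modelflow}, we find that for all $t$
\begin{equation}\label{eq:model}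
\dot a\ge2a^2-2,\qquad \dot b\ge2ab-1,\qquad b\le\tfrac1{\sqrt2}.
\end{equation}

\subsection*{The case of equality}
Consider the system $\dot a=2a^2-2$, $\dot b=2ab-1$. If $\dot\phi=-2\cos\phi$ with $|\phi|<\frac\pi2$ and $K$ is a real constant, then
\begin{equation}\label{eq:orbit}
a=\sin\phi,\qquad b=\tfrac12(\sin\phi+K\cos\phi)
\end{equation}
is a solution: $\dot a=-2\cos^2\phi=2a^2-2$ and $\dot b=-\cos^2\phi+K\sin\phi\cos\phi=2ab-1$. These arcs run from $(1,\frac12)$, the point given by $z/(1-z_1)$, to $(-1,-\frac12)$. For $K>0$ the maximum of $b$ is $\frac12\sqrt{1+K^2}$, so the constraint $b\le1/\sqrt2$ allows exactly $K\le1$. The arc $K=1$ is the candidate for the extremal.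

Formula \eqref{eq:ab} tells us which mapping traces such an arc. The function $\phi$ with $\tan\frac\phi2=-\tanh t=-c$ solves $\dot\phi=-2\cos\phi$, because $\frac12\dot\phi\sec^2\frac\phi2=-(1-\tan^2\frac\phi2)$. Then $\sin\phi=-\frac{2c}{1+c^2}$ and $\cos\phi=\frac{1-c^2}{1+c^2}$, so $\sin\phi+c=-\frac{c(1-c^2)}{1+c^2}$. By \eqref{eq:ab}, equations \eqref{eq:orbit} are therefore equivalent to
\begin{equation}\label{eq:gk}
\frac{g''}{g'}(c)=\frac{-2c}{1+c^2},\qquad\frac{k'}k(c)=\frac{K-c}{1+c^2},
\end{equation}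
which are solved by $g=\arctan$ and $k=e^{Kg}\cos g$. The identity $|\cos\zeta|^2-|\sin\zeta|^2=\cos(2\operatorname{Re}\zeta)$ shows that $\tan$, which is injective on the strip $|\operatorname{Re}\zeta|<\frac\pi2$ and takes every value in the unit disc there, maps the strip $|\operatorname{Re}\zeta|<\frac\pi4$ biholomorphically onto the disc; $\arctan$ denotes the inverse.

\begin{proposition}\label{prop:extremal}
For real $K$ let $f_K(z)=\big(\zeta,\ e^{K\zeta}\cos\zeta\cdot\tilde z\big)$ with $\zeta=\arctan z_1$. Then $f_K\in\mathcal{S}_0$ if and only if $|K|\le1$. For each $\theta\in[0,1]$ some Koebe transform of $f_1$ has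
\[
\theta a^1_{11}+\sum_{j=2}^na^j_{1j}=\tfrac12\sqrt{(n-1)^2+(n-1+2\theta)^2}.
\]
\end{proposition}

\begin{proof}
The map $f_K$ is normalized, and it is biholomorphic onto its image with inverse $(\zeta,W)\mapsto(\tan\zeta,\,e^{-K\zeta}W/\cos\zeta)$, since $\cos\zeta\ne0$ in the strip. With $x=\operatorname{Re}\zeta$, the condition $|z|<1$ reads $|\sin\zeta|^2+e^{-2Kx}|W|^2<|\cos\zeta|^2$. Hence
\[
f_K(\mathbb{B}^n)=\big\{(\zeta,W):|x|<\tfrac\pi4,\ |W|<R(x)\big\},\qquad R(x)=e^{Kx}\sqrt{\cos2x}.
\]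
This set is convex if $R$ is concave, since then $|W|-R(\operatorname{Re}\zeta)$ is a convex function; the slice with $\zeta$ real and $W$ on a real line shows that concavity is also necessary. With $\tau=\tan2x$, which runs through $\mathbb{R}$, we have $R'/R=K-\tau$ and
\[
\frac{R''}R=-2(1+\tau^2)+(K-\tau)^2=2(K^2-1)-(\tau+K)^2 .
\]
This is nonpositive for all $\tau$ exactly when $|K|\le1$.

For $K=1$, \eqref{eq:gk} holds, so the Koebe transforms by $\psi_t$ satisfy \eqref{eq:orbit}, and $\phi$ takes every value in $(-\frac\pi2,\frac\pi2)$. Thus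
\[
\theta a+(n-1)b=\tfrac{n-1}2\cos\phi+\tfrac{n-1+2\theta}2\sin\phi ,
\]
which equals $\frac12\sqrt{(n-1)^2+(n-1+2\theta)^2}$ when $\tan\phi=\frac{n-1+2\theta}{n-1}$, $0<\phi<\frac\pi2$.
\end{proof}

The arc shows why $\frac{n+1}2$ can be improved. At $\phi=\frac\pi2-\epsilon$ and $K=1$ we have $a=1-O(\epsilon^2)$ but $b=\frac12+\frac\epsilon2-O(\epsilon^2)$: a loss of second order in $a$ buys a gain of first order in $b$ (Figure~\ref{fig:arc}).

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=5.5]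
\draw[->] (-0.05,0) -- (1.25,0) node[right]{$a$};
\draw[->] (0,-0.05) -- (0,0.92) node[above]{$b$};
\draw[dashed] (0,0.7071) node[left]{$1/\sqrt2$} -- (1.15,0.7071);
\draw[dashed] (1,0) node[below]{$1$} -- (1,0.85);
\draw[thick,->,domain=90:24,smooth] plot ({sin(\x)},{0.5*(sin(\x)+cos(\x))});
\draw[thick,domain=24:0,smooth] plot ({sin(\x)},{0.5*(sin(\x)+cos(\x))});
\draw (0.74,0.841) -- (1.16,0.421) node[right]{$a+b=\sqrt{5/2}$};
\fill (1,0.5) circle (0.011) node[below left]{$P$};
\fill (0.9487,0.6325) circle (0.011) node[below left]{$Q$};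
\end{tikzpicture}
\caption{The coefficients $(a,b)=(a^1_{11},a^2_{12})$ for $n=2$, where $\lambda_1=a+b$. Dashed: the separate bounds $a\le1$ and $b\le1/\sqrt2$. Thick: the arc $(\sin\phi,\frac12(\sin\phi+\cos\phi))$ traced by the Koebe transforms of the extremal mapping, with its direction of motion. The point $P=(1,\frac12)$ belongs to $z/(1-z_1)$ and has $a+b=\frac32$. The maximum $\sqrt{5/2}$ of $a+b$ on the arc is attained at $Q$.}
\label{fig:arc}
\end{figure}

\subsection*{The moving line}
It remains to see that the inequalities \eqref{eq:model} forbid anything beyond the arc. They have a useful structure: both have the form $\dot y\ge2ay-\text{const}$ with the same factor $2a$, so every combination with nonnegative coefficients has this form too. With $m=n-1$, $\alpha=a$ and $N=mb$, they imply the hypotheses of the following lemma for every $\theta_0\ge0$.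

\begin{lemma}\label{lem:line}
Let $m>0$ and $\theta_0\ge0$. Let $\alpha,N:[0,\infty)\to\mathbb{R}$ be $C^1$ functions with $N\le m/\sqrt2$ and
\begin{equation}\label{eq:key}
\theta\dot\alpha+\dot N\ge2\alpha(\theta\alpha+N)-m-2\theta\qquad\text{for all }t\ge0,\ \theta\in[0,\theta_0].
\end{equation}
Then $\theta_0\alpha(0)+N(0)\le\frac12\sqrt{m^2+(m+2\theta_0)^2}$.
\end{lemma}

\begin{proof}
For a fixed $\theta>0$ we know no bound with which to compare $\theta\alpha+N$ at a later time; a bound is given only for $\theta=0$. So we let the line move. Put $U=\theta(t)\alpha+N-\rho(t)$. As long as $\theta(t)\in[0,\theta_0]$, \eqref{eq:key} gives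
\[
\dot U\ge2\alpha(\theta\alpha+N)+\dot\theta\alpha-(m+2\theta)-\dot\rho ,
\]
and the right side equals $2\alpha U$ if $\dot\theta=-2\rho$ and $\dot\rho=-(m+2\theta)$. This linear system is solved by
\[
\theta(t)+\tfrac m2=\tfrac m2\sinh2(t_0-t),\qquad\rho(t)=\tfrac m2\cosh2(t_0-t).
\]
Choose $t_0$ with $\sinh2t_0=1+2\theta_0/m$ and $t_1\in[0,t_0)$ with $\sinh2(t_0-t_1)=1$. On $[0,t_1]$ the function $\theta$ decreases from $\theta_0$ to $0$, so $\dot U\ge2\alpha U$ and $U(t)\exp\big(-\int_0^t2\alpha\big)$ is nondecreasing. At $t_1$ we have $\theta=0$ and $\rho=\frac m2\sqrt2$, so $U(t_1)=N(t_1)-m/\sqrt2\le0$. Therefore $U(0)\le0$, and $\rho(0)=\frac m2\sqrt{1+\sinh^22t_0}=\frac12\sqrt{m^2+(m+2\theta_0)^2}$.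
\end{proof}

By the last lines of the proof of Proposition~\ref{prop:extremal}, the line $U=0$ touches the arc $K=1$ at the point with $\tan\phi=\sinh2(t_0-t)$, and this $\phi$ solves $\dot\phi=-2\cos\phi$. The line thus rolls along the arc with the extremal orbit until it is horizontal, and nothing is lost in the comparison.

For a general $f\in\mathcal{S}_0$ two things change. The condition of Lemma~\ref{lem:convex} at $re_2$ no longer involves only finitely many coefficients, and the translations $\psi_t$ produce terms without a sign. The next two sections deal with these in turn.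

\section{Third-order inequalities}\label{sec:third}

Let $f\in\mathcal{S}_0$ be arbitrary, and put $\Gamma_z=\frac12Df(z)^{-1}D^2f(z)$ and
\[
E_u(x,y)=3T(u,x,y)-2B(u,B(x,y)).
\]
Since $\frac12D^2f(z)=B+3T(z,\cdot,\cdot)+O(|z|^2)$ and $Df(z)^{-1}=I-2B(z,\cdot)+O(|z|^2)$, we have $\Gamma_{\zeta u}=B+\zeta E_u+O(\zeta^2)$. Lemma~\ref{lem:convex} is strongest near the boundary, while $E_u$ lives at the origin. The mean value property connects the two, provided the tangent vector $v$ depends holomorphically on $\zeta$. We prescribe its constant and linear terms; tangency to the sphere along the circle $|\zeta|=r$ is then restored by a quadratic term.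

\begin{lemma}\label{lem:average}
Let $|u|=1$, $V\in\mathbb{C}^n$, $s\in\mathbb{R}$ and $\langle X,u\rangle=0$. Then
\[
|V|^2+|\langle V,u\rangle|^2+s^2+|X|^2\ge2\operatorname{Re}\langle E_u(V,V),u\rangle+4\operatorname{Re}\langle B(V,isu+X),u\rangle .
\]
\end{lemma}

\begin{proof}
Let $\xi=\langle V,u\rangle$, $0<r<1$, and $v(\zeta)=V+\zeta(isu+X)-r^{-2}\zeta^2\bar\xi u$. For $|\zeta|=r$ the number $\langle v(\zeta),\zeta u\rangle=\bar\zeta\xi+isr^2-\zeta\bar\xi$ is purely imaginary. Lemma~\ref{lem:convex} at $z=\zeta u$ gives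
\[
|v(\zeta)|^2\ge2\operatorname{Re}\bar\zeta h(\zeta)=2r^2\operatorname{Re}\frac{h(\zeta)}\zeta,\qquad h(\zeta)=\big\langle\Gamma_{\zeta u}(v(\zeta),v(\zeta)),u\big\rangle,
\]
and $h$ is holomorphic in the unit disc. Average over $|\zeta|=r$. The powers of $\zeta$ are orthogonal on the circle, so the mean of $|v|^2$ is $|V|^2+r^2(s^2+|X|^2)+|\xi|^2$, and the mean of $h(\zeta)/\zeta$ is
\[
h'(0)=\langle E_u(V,V),u\rangle+2\langle B(V,isu+X),u\rangle,
\]
which does not depend on $r$. Let $r\to1$.
\end{proof}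

For $u=e_1$, $V=ie_1$, $X=0$ one has $v(\zeta)=i\zeta\,(s+2r^{-1}\cos\vartheta)\,e_1$ at $\zeta=re^{i\vartheta}$, so the weight $(\cos\vartheta-a)^2$ of Section~\ref{sec:model} was this construction in one variable.

Write $B^i_{jk}=a^i_{jk}$ and split the matrix of $y\mapsto B(e_1,y)$ into blocks,
\[
B(e_1,\cdot)=\begin{pmatrix}a&\omega^{\mathsf T}\\ \nu&S\end{pmatrix},\qquad a=B^1_{11},\quad\omega_k=B^1_{1k},\quad\nu_j=B^j_{11},\quad S_{jk}=B^j_{1k}\quad(j,k\ge2).
\]
Let $b_j=S_{jj}$, $\mu=\operatorname{tr}S=\lambda_1-a$ and $\lambda_\perp=(\lambda_k)_{k\ge2}$, and put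
\[
\alpha=\operatorname{Re}a,\qquad A=\operatorname{Im}a,\qquad\beta_j=\operatorname{Re}b_j,\qquad N=\operatorname{Re}\mu .
\]
For vectors indexed by $k\ge2$ the product $x\cdot y=\sum_{k\ge2}x_ky_k$ is bilinear. The third-order quantities are
\[
a'=\langle E_{e_1}(e_1,e_1),e_1\rangle,\qquad b_j'=\langle E_{e_1}(e_1,e_j),e_j\rangle,\qquad d_j=\langle E_{e_j}(e_1,e_1),e_j\rangle .
\]
In the model, $\omega=\nu=0$, $S=bI$, $a'=3a_3-2a^2$, $b_j'=k_2-2b^2$ and $d_j=k_2-2ab$.

\begin{lemma}\label{lem:three}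
For $f\in\mathcal{S}_0$ and $j\ge2$,
\begin{align}
\operatorname{Re}a'&\ge2\alpha^2-1+2|\omega|^2,\label{eq:a}\\
\operatorname{Re}d_j&\ge-\tfrac12+2\beta_j^2+2|\nu_j|^2+2\sum_{k\ge2,\,k\ne j}|S_{jk}|^2,\label{eq:d}
\end{align}
and $|b_j|^2\le\frac12$. In particular $N\le(n-1)/\sqrt2$.
\end{lemma}

\begin{proof}
Take $u=e_1$, $V=ie_1$ in Lemma~\ref{lem:average}. Then $2+s^2+|X|^2\ge-2\operatorname{Re}a'-4s\alpha+4\operatorname{Re}(i\omega\cdot X)$ for all real $s$ and $X\perp e_1$. The best choices $s=-2\alpha$ and $X=-2i\bar\omega$ make $s^2+4s\alpha=-4\alpha^2$ and $|X|^2-4\operatorname{Re}(i\omega\cdot X)=-4|\omega|^2$, which gives \eqref{eq:a}.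

Take $u=e_j$, $V=ie_1$. Now $\langle V,u\rangle=0$, and for $X\perp e_j$
\[
1+s^2+|X|^2\ge-2\operatorname{Re}d_j-4s\beta_j+4\operatorname{Re}\Big(i\sum_{k\ne j}B^j_{1k}X_k\Big).
\]
The choices $s=-2\beta_j$ and $X_k=-2i\overline{B^j_{1k}}$ give \eqref{eq:d}; the index $k=1$ contributes $|\nu_j|^2$.

Take $u=e_j$, $V=e_1$, $X=0$. Then $1+s^2\ge2\operatorname{Re}d_j-4s\operatorname{Im}b_j$, and $s=-2\operatorname{Im}b_j$ gives $\operatorname{Re}d_j\le\frac12-2(\operatorname{Im}b_j)^2$. With \eqref{eq:d} this yields $2|b_j|^2\le1$.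
\end{proof}

As \eqref{eq:modelflow} suggests, moving the base point in the direction $e_1$ produces $b_j'$. Lemma~\ref{lem:average} cannot see $b_j'$, since it only controls the component of $E_u(V,V)$ along the base direction $u$. The symmetry of $T$ bridges the gap: $b_j'$ and $d_j$ contain the same third-order coefficient.

\begin{lemma}\label{lem:bridge}
For $f\in\mathcal{S}_0$,
\begin{gather}
\sum_{j\ge2}b_j'=\sum_{j\ge2}d_j-2\operatorname{tr}S^2+2a\mu+2\nu\cdot(\lambda_\perp-2\omega),\label{eq:bridge}\\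
\operatorname{Re}\Big(\sum_{j\ge2}d_j-2\operatorname{tr}S^2\Big)\ge-\frac{n-1}2+2|\nu|^2.\label{eq:trace}
\end{gather}
\end{lemma}

\begin{proof}
With $T^j_{11j}=\langle T(e_1,e_1,e_j),e_j\rangle$, the definitions give
\[
b_j'=3T^j_{11j}-2\sum_{k=1}^nB^k_{1j}B^j_{1k},\qquad d_j=3T^j_{11j}-2\sum_{k=1}^nB^k_{11}B^j_{jk}.
\]
Sum over $j\ge2$. In $\sum_j\sum_kB^k_{1j}B^j_{1k}$ the terms with $k=1$ give $\omega\cdot\nu$ and those with $k\ge2$ give $\operatorname{tr}S^2$. In $\sum_j\sum_kB^k_{11}B^j_{jk}$ the terms with $k=1$ give $a\mu$ and those with $k\ge2$ give $\nu\cdot(\lambda_\perp-\omega)$, because $\sum_{j\ge2}B^j_{jk}=\lambda_k-\omega_k$. Subtracting proves \eqref{eq:bridge}. Next, $\operatorname{Re}b_j^2\le\beta_j^2$ and $2|S_{jk}S_{kj}|\le|S_{jk}|^2+|S_{kj}|^2$, so $\operatorname{Re}\operatorname{tr}S^2\le\sum_j\beta_j^2+\sum_{j\ne k}|S_{jk}|^2$. These terms are exactly compensated by the sum of \eqref{eq:d} over $j$, which leaves \eqref{eq:trace}.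
\end{proof}

Two terms in \eqref{eq:bridge} are troublesome. The real part of $2a\mu$ is $2\alpha N-2A\operatorname{Im}\mu$, whereas \eqref{eq:key} wants $2\alpha N$, and $2\nu\cdot(\lambda_\perp-2\omega)$ involves coefficients $\lambda_k$ for which we have no useful inequality. Both vanish in the model. In general they are removed by rotating the frame while the base point moves.

\section{A flow of Koebe transforms}\label{sec:flow}

Fix $f\in\mathcal{S}_0$. We recall that $U(n,1)$ is a closed subset and an embedded submanifold of the space of $(n+1)\times(n+1)$ matrices, with tangent space $\{G\mathcal{X}:\mathcal{X}^*H+H\mathcal{X}=0\}$ at $G$. The matrices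
\begin{equation}\label{eq:X}
\mathcal{X}=\begin{pmatrix}\Xi&e_1\\ e_1^*&0\end{pmatrix},\qquad\Xi^*=-\Xi,
\end{equation}
satisfy $\mathcal{X}^*H+H\mathcal{X}=0$. For $\Xi=0$ they generate the translations $\psi_t$; the skew-Hermitian block $\Xi$ adds an infinitesimal unitary rotation.

\begin{lemma}\label{lem:evolution}
Let $G(t)$ be a smooth curve in $U(n,1)$ with $\dot G=G\mathcal{X}(t)$, $\mathcal{X}(t)$ as in \eqref{eq:X}. Let $\varphi_t=\varphi_{G(t)}$, $F_t=F_{\varphi_t}$, $m_t=f(\varphi_t(0))$ and $M_t=D(f\circ\varphi_t)(0)$. If $B$, $T$, $E$ refer to $F_t$, then $\dot m=Me_1$, $M^{-1}\dot M=\Xi+2B(e_1,\cdot)$, and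
\begin{equation}\label{eq:Bdot}
\dot B(x,y)=E_{e_1}(x,y)-\tfrac12(x_1y+y_1x)+B(\Xi x,y)+B(x,\Xi y)-\Xi B(x,y).
\end{equation}
\end{lemma}

\begin{proof}
We have $G(t+\epsilon)=G(t)\big(I+\epsilon\mathcal{X}+o(\epsilon)\big)$ and
\[
\frac{z+\epsilon(\Xi z+e_1)}{1+\epsilon z_1}=z+\epsilon Z(z)+O(\epsilon^2),\qquad Z(z)=e_1+\Xi z-z_1z .
\]
Hence $\partial_t\varphi_t=D\varphi_t\,Z$. Differentiating $f\circ\varphi_t=m_t+M_tF_t$ in $t$ gives $M\,DF\,Z=\dot m+\dot MF+M\dot F$, that is,
\[
\dot F=DF\,Z-M^{-1}\dot m-M^{-1}\dot MF .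
\]
By the Cauchy integral formula the Taylor coefficients of $\dot F$ are the $t$-derivatives of those of $F$; in particular $\dot F$ has no terms of degree $0$ or $1$. From $DF(z)=I+2B(z,\cdot)+3T(z,z,\cdot)+\cdots$,
\[
DF\,Z=e_1+\big(\Xi z+2B(e_1,z)\big)+\big(-z_1z+2B(z,\Xi z)+3T(e_1,z,z)\big)+O(|z|^3).
\]
Degrees $0$ and $1$ give the formulas for $\dot m$ and $\dot M$. Degree $2$ then gives
\[
\dot B(z,z)=-z_1z+2B(z,\Xi z)+3T(e_1,z,z)-\Xi B(z,z)-2B(e_1,B(z,z)),
\]
whose polarization is \eqref{eq:Bdot}.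
\end{proof}

It is enough to rotate with
\begin{equation}\label{eq:Xi}
\Xi e_1=i\kappa e_1+\sum_{k\ge2}\eta_ke_k,\qquad\Xi e_k=-\bar\eta_ke_1\quad(k\ge2),
\end{equation}
where $\kappa\in\mathbb{R}$ and $\eta\in\mathbb{C}^{n-1}$ are still free. Take the $e_1$-component of \eqref{eq:Bdot} at $x=y=e_1$. Since $\langle B(e_1,\Xi e_1),e_1\rangle=i\kappa a+\omega\cdot\eta$ and $\langle\Xi B(e_1,e_1),e_1\rangle=i\kappa a-\nu\cdot\bar\eta$,
\begin{equation}\label{eq:adot}
\dot a=a'-1+i\kappa a+2\omega\cdot\eta+\nu\cdot\bar\eta .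
\end{equation}
Next take the trace of $y\mapsto\dot B(e_1,y)$. The trace of $E_{e_1}(e_1,\cdot)$ is $a'+\sum b_j'$, the trace of $y\mapsto\frac12(y+y_1e_1)$ is $\frac{n+1}2$, the commutator $B(e_1,\Xi\,\cdot)-\Xi B(e_1,\cdot)$ has trace $0$, and $\operatorname{tr}B(\Xi e_1,\cdot)=\lambda(\Xi e_1)$. Thus
\[
\dot\lambda_1=a'+\sum_{j\ge2}b_j'-\tfrac{n+1}2+i\kappa\lambda_1+\lambda_\perp\cdot\eta .
\]
Subtract \eqref{eq:adot} and insert \eqref{eq:bridge}:
\begin{equation}\label{eq:mudot}
\dot\mu=\sum_{j\ge2}d_j-2\operatorname{tr}S^2-\tfrac{n-1}2+(2a+i\kappa)\mu+(\lambda_\perp-2\omega)\cdot(2\nu+\eta)-\nu\cdot\bar\eta .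
\end{equation}
The choice is now forced on us: the factor of $\mu$ is real and the uncontrolled term disappears when
\begin{equation}\label{eq:choice}
\kappa=-2A,\qquad\eta=-2\nu .
\end{equation}

\begin{remark}
The choice \eqref{eq:choice} says that $\Xi e_1+2B(e_1,e_1)=2\alpha e_1$. By Lemma~\ref{lem:evolution}, $\ddot m=\dot Me_1=2\alpha\dot m$. If $G(0)=I$, then $m_0=0$, $\dot m_0=e_1$ and $\dot m_t=\exp\big(\int_0^t2\alpha\big)e_1$. The base point travels along a straight ray in the convex domain $f(\mathbb{B}^n)$, and the integrating factor in Lemma~\ref{lem:line} is the reciprocal of its Euclidean speed.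
\end{remark}

Since $A$ and $\nu$ are coefficients of $F_t$ itself, \eqref{eq:choice} is a differential equation for $G(t)$, and we must solve it for a long enough time.

\begin{proposition}\label{prop:flow}
For $f\in\mathcal{S}_0$ there is a curve $(F_t)_{t\ge0}$ in $\mathcal{S}_0$ with $F_0=f$ whose coefficients are smooth in $t$ and satisfy
\begin{equation}\label{eq:final}
\dot\alpha\ge2\alpha^2-2-4|\nu|^2,\qquad\dot N\ge2\alpha N-(n-1)+4|\nu|^2 .
\end{equation}
\end{proposition}

\begin{proof}
The map $(G,z)\mapsto f(\varphi_G(z))$ is smooth on $U(n,1)\times\mathbb{B}^n$ and its differential in $z$ is invertible, so the Taylor coefficients of $F_{\varphi_G}$ at $0$ are smooth functions of $G$. Define $\mathcal{X}(G)$ by \eqref{eq:X}, \eqref{eq:Xi} and \eqref{eq:choice}, with $A$ and $\nu$ computed from $F_{\varphi_G}$. Then $G\mapsto G\mathcal{X}(G)$ is a smooth vector field on $U(n,1)$. Let $G(t)$ be its maximal integral curve with $G(0)=I$. Lemma~\ref{lem:quadratic} gives $|a|^2+|\nu|^2=|B(e_1,e_1)|^2\le1$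 for every member of $\mathcal{S}_0$, so $\|\mathcal{X}\|\le\Lambda$ for a constant $\Lambda$ in the operator norm. Then $\|\dot G\|\le\Lambda\|G\|$, and $\|G(t)\|\le e^{\Lambda t}$ by Gronwall's inequality. On a bounded time interval the curve stays in a bounded part of the closed set $U(n,1)$, hence in a compact set. An integral curve with finite maximal time leaves every compact set, so $G(t)$ exists for all $t\ge0$. Put $F_t=F_{\varphi_{G(t)}}$.

The real part of \eqref{eq:adot} with \eqref{eq:choice} is $\dot\alpha=\operatorname{Re}a'-1+2A^2-4\operatorname{Re}\omega\cdot\nu-2|\nu|^2$. By \eqref{eq:a} and the identity $|\omega-\bar\nu|^2=|\omega|^2-2\operatorname{Re}\omega\cdot\nu+|\nu|^2$,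
\[
\dot\alpha\ge2\alpha^2-2+2A^2+2|\omega-\bar\nu|^2-4|\nu|^2 .
\]
The real part of \eqref{eq:mudot} is $\dot N=\operatorname{Re}\big(\sum d_j-2\operatorname{tr}S^2\big)-\frac{n-1}2+2\alpha N+2|\nu|^2$, and \eqref{eq:trace} gives the second inequality.
\end{proof}

\section{Proofs of the main results}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:weighted}]
Let $\theta_0\in[0,1]$, $f\in\mathcal{S}_0$, and let $F_t$ be as in Proposition~\ref{prop:flow}. For $\theta\ge0$, adding $\theta$ times the first inequality of \eqref{eq:final} to the second gives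
\[
\theta\dot\alpha+\dot N\ge2\alpha(\theta\alpha+N)-(n-1)-2\theta+4(1-\theta)|\nu|^2 .
\]
The rotation costs $4|\nu|^2$ in $\dot\alpha$ and returns $4|\nu|^2$ in $\dot N$; this is where $\theta\le1$ is used, and the trace, $\theta=1$, is the last case in which the balance is not negative. So \eqref{eq:key} holds with $m=n-1>0$ for $\theta\in[0,\theta_0]$, and $N\le m/\sqrt2$ at all times by Lemma~\ref{lem:three} applied to $F_t\in\mathcal{S}_0$. Lemma~\ref{lem:line} gives
\[
\operatorname{Re}\Big(\theta_0a^1_{11}+\sum_{j\ge2}a^j_{1j}\Big)\le\tfrac12\sqrt{(n-1)^2+(n-1+2\theta_0)^2}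
\]
for $F_0=f$. Replacing $f$ by $e^{-i\gamma}f(e^{i\gamma}z)$ multiplies the coefficients by $e^{i\gamma}$, so the real part may be replaced by the modulus. Equality is attained by Proposition~\ref{prop:extremal}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
For $\theta=1$, Theorem~\ref{thm:weighted} reads $|\lambda_1|\le\frac12\sqrt{(n-1)^2+(n+1)^2}=\sqrt{(n^2+1)/2}$, with equality for some $f\in\mathcal{S}_0$. If $|x|=1$, choose a unitary $Q$ with $Qe_1=x$ and apply the bound to $Q^{-1}\circ f\circ Q$, whose value of $\lambda_1$ is $\lambda(x)$. Taking $x=e_j$ gives the value of $C(\mathcal{S}_0)$.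
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:distortion}]
Conjugation by a unitary map preserves $\mathcal{S}_0$ and the Jacobian determinant at corresponding points, so we may take $z=re_1$. For $0\le c<1$ put
\[
\Phi(c)=\log\big[(1-c^2)^{(n+1)/2}\,|\det Df(ce_1)|\big].
\]
Let $\psi$ be the automorphism \eqref{eq:psi} with parameter $c$, and $F=F_\psi\in\mathcal{S}_0$ with trace form $\lambda^F$. The matrix $D\psi(z)$ is triangular with diagonal entries $(1-c^2)(1+cz_1)^{-2}$ and, $n-1$ times, $\sqrt{1-c^2}\,(1+cz_1)^{-1}$. Hence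
\[
\det DF(z)=\text{const}\cdot\det Df(\psi(z))\,(1+cz_1)^{-(n+1)},
\]
with $\psi(0)=ce_1$ and $D\psi(0)e_1=(1-c^2)e_1$. Take the logarithmic derivative at $0$ in the direction $e_1$, use \eqref{eq:det} for $F$, and take real parts:
\[
2\operatorname{Re}\lambda^F(e_1)=(1-c^2)\frac d{dc}\log|\det Df(ce_1)|-(n+1)c=(1-c^2)\,\Phi'(c).
\]
By Theorem~\ref{thm:main}, $|\Phi'(c)|\le2C/(1-c^2)$. Since $\Phi(0)=0$, integration gives $|\Phi(r)|\le C\log\frac{1+r}{1-r}$, which is the stated pair of bounds.

Conversely, suppose the upper bound holds for all $f\in\mathcal{S}_0$ with a constant $C'$ in place of $C$. Its logarithm is $2C'r+O(r^2)$, while $\log|\det Df(re_1)|=2r\operatorname{Re}\lambda_1+O(r^2)$ by \eqref{eq:det}. So $\operatorname{Re}\lambda_1\le C'$ for all $f\in\mathcal{S}_0$. The mapping of Proposition~\ref{prop:extremal} with $\theta=1$ has $\lambda_1=C$, and therefore $C\le C'$.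
\end{proof}
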